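\title{Superatomic Boolean algebras whose cardinal sequence jumps at $\aleph_\omega$}

\begin{abstract}
It is known that, if a measurable cardinal is consistent, then so is a superatomic Boolean algebra of height $\aleph_\omega^+$ whose first $\aleph_\omega$ levels have size $\aleph_\omega$ and whose remaining levels have size $\aleph_\omega^+$. We show that no large cardinal is needed: such an algebra exists in ZFC. More generally, let $\lambda$ be a singular cardinal of cofinality $\omega$, let $\delta<\lambda^+$ be a nonzero ordinal multiple of $\lambda$, and let $1\le\varepsilon\le\lambda^+$ and $\mu>\lambda$. If $\mathrm{cf}(\delta)=\omega$ and $\mu\le\lambda^\omega$, there is a superatomic Boolean algebra with $\delta$ levels of size $\lambda$ followed by $\varepsilon$ levels of size $\mu$. When $\lambda$ is a strong limit, these two conditions are also necessary.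
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A Boolean algebra is \emph{atomic} if every nonzero element lies above an atom, and \emph{superatomic} if each of its homomorphic images is atomic. For any Boolean algebra $B$ the \emph{Cantor--Bendixson ideals} $J_\alpha=J_\alpha(B)$ are defined by recursion: $J_0=\{0\}$; $J_{\alpha+1}$ is the ideal generated by $J_\alpha$ together with all $b\in B$ such that $b/J_\alpha$ is an atom of $B/J_\alpha$; and $J_\alpha=\bigcup_{\beta<\alpha}J_\beta$ for limit $\alpha$. Equivalently, $J_{\alpha+1}$ is the preimage in $B$ of the ideal of $B/J_\alpha$ generated by the atoms. One factors out the atoms, looks for the atoms of what remains, and repeats. If $B$ is superatomic the process cannot stall, since $B/J_\alpha$ has an atom whenever $J_\alpha\ne B$; hence $J_\zeta=B$ for some $\zeta$. The \emph{height} $\mathrm{ht}(B)$ is the least $\delta$ such that $B/J_\delta$ is finite, and the \emph{cardinal sequence} of $B$ is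
\[
\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\mathrm{ht}(B)\rangle,\qquad \kappa_\alpha=\text{the number of atoms of }B/J_\alpha .
\]
We call $\kappa_\alpha$ the size of the $\alpha$-th level. We write $\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$ for the sequence of length $\delta+\varepsilon$ with value $\lambda$ at the first $\delta$ places and $\mu$ afterwards. Sums, products and powers of ordinals are ordinal operations, and $\omega^\alpha$ is always the ordinal power; the exceptions are $2^\lambda$ and $\lambda^\omega$ for a cardinal $\lambda$, which are cardinal powers.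

The following relative consistency result is known: \emph{if it is consistent that there is a measurable cardinal, then it is consistent that there is a superatomic Boolean algebra with cardinal sequence $\langle\aleph_\omega\rangle_{\aleph_\omega}{}^\frown\langle\aleph_\omega^+\rangle_{\aleph_\omega^+}$.} It has been asked whether the measurable cardinal is necessary here: can the consistency of such an algebra be obtained from a smaller large cardinal, or even without inaccessible cardinals, or does it conversely imply the consistency of a measurable cardinal?

Two small examples show what is easy in this sequence and what is not. The algebra of finite and cofinite subsets of an infinite cardinal $\kappa$ has the singletons as atoms, $J_1$ is the ideal of finite sets, and the quotient has two elements; the cardinal sequence is $\langle\kappa\rangle$. Next let $\lambda$ be an infinite cardinal, let $S$ be the tree of finite sequences from $\lambda$, and let $B$ be the algebra of subsets of $S$ generated by the finite sets and by $\mu$ distinct branches $\{h\upharpoonright n:n<\omega\}$, where $\aleph_0\le\mu\le\lambda^\omega$. Again $J_1$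 is the ideal of finite sets. Modulo $J_1$ the branches are nonzero and pairwise disjoint, so $B/J_1$ is the finite--cofinite algebra on $\mu$; the algebra $B$ is superatomic by Lemma~\ref{lem:super} below, and its cardinal sequence is $\langle\lambda,\mu\rangle$. K\"onig's theorem says that $\lambda^{\omega}>\lambda$ when $\mathrm{cf}(\lambda)=\omega$, so a jump from $\aleph_\omega$ to $\aleph_\omega^+$ costs nothing if it happens at once. The sequence in question asks for two more things. The jump must be delayed for $\aleph_\omega$ levels, all of them small, and the algebra must then go on for $\aleph_\omega^+$ further levels, although every element is determined by the set of the $\aleph_\omega$ atoms below it. Cardinal arithmetic alone forbids neither, and $\aleph_\omega$, like $\omega$, is the supremum of countably many smaller cardinals, so diagonal arguments along a sequence are available. This suggests that the measurable cardinal should be superfluous, and it is.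

\begin{theorem}[ZFC]\label{thm:A}
There is a superatomic Boolean algebra $B$ with $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\aleph_\omega^+\rangle$, where $\kappa_\alpha=\aleph_\omega$ for $\alpha<\aleph_\omega$ and $\kappa_\alpha=\aleph_\omega^+$ for $\aleph_\omega\le\alpha<\aleph_\omega^+$.
\end{theorem}

\begin{corollary}\label{cor:con}
Let $\Phi$ be the sentence asserting that such an algebra exists. Then $\mathrm{Con}(\mathrm{ZFC}+\Phi)$ is equivalent to $\mathrm{Con}(\mathrm{ZFC})$. Moreover, let $M$ be the theory $\mathrm{ZFC}+{}$``there is a measurable cardinal'' and assume that $M$ is consistent. Then no theory contained in $M$ proves $\mathrm{Con}(\mathrm{ZFC}+\Phi)\to\mathrm{Con}(M)$.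
\end{corollary}

\begin{proof}
Prefixing the ZFC proof of $\Phi$ turns a derivation of a contradiction from $\mathrm{ZFC}+\Phi$ into one from ZFC. This gives the equivalence, and the argument is finitary, so $M$ proves the equivalence too. Suppose that $M$ proves $\mathrm{Con}(\mathrm{ZFC}+\Phi)\to\mathrm{Con}(M)$. Then $M$ proves $\mathrm{Con}(\mathrm{ZFC})\to\mathrm{Con}(M)$. A measurable cardinal $\kappa$ is inaccessible, so $V_\kappa$ is a model of ZFC, and $M$ proves $\mathrm{Con}(\mathrm{ZFC})$. Thus $M$ proves $\mathrm{Con}(M)$, contrary to G\"odel's second incompleteness theorem.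
\end{proof}

Theorem~\ref{thm:A} is a special case of the following construction.

\begin{theorem}[ZFC]\label{thm:B}
Let $\lambda$ be a singular cardinal with $\mathrm{cf}(\lambda)=\omega$. Let $\delta=\lambda\cdot\nu$ with $1\le\nu<\lambda^+$ and $\mathrm{cf}(\delta)=\omega$. Let $1\le\varepsilon\le\lambda^+$ and $\lambda<\mu\le\lambda^\omega$. Then $\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$ is the cardinal sequence of a superatomic Boolean algebra.
\end{theorem}

Indeed, take $\lambda=\delta=\aleph_\omega$ and $\varepsilon=\mu=\aleph_\omega^+$. Then $\delta+\varepsilon=\aleph_\omega^+$, and $\aleph_\omega^+\le\aleph_\omega^\omega$ by K\"onig's theorem. For a strong limit $\lambda$ (that is, $2^\kappa<\lambda$ for all $\kappa<\lambda$) the restrictions on $\mathrm{cf}(\delta)$ and $\mu$ cannot be relaxed.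

\begin{theorem}[ZFC]\label{thm:C}
Let $\lambda$ be a strong limit singular cardinal with $\mathrm{cf}(\lambda)=\omega$. Let $B$ be a superatomic Boolean algebra with $\mathrm{CS}(B)=\langle\kappa_\alpha:\alpha<\eta\rangle$, and let $1\le\delta<\lambda^+$, $\delta<\eta$, with $\kappa_\alpha\le\lambda$ for $\alpha<\delta$ and $\kappa_\delta>\lambda$. Then $\delta$ is a successor or $\mathrm{cf}(\delta)=\omega$, and $\kappa_\alpha\le2^\lambda=\lambda^\omega$ for all $\alpha<\eta$.
\end{theorem}

\begin{corollary}\label{cor:D}
Let $\lambda$ be a strong limit singular cardinal of cofinality $\omega$, let $\delta=\lambda\cdot\nu$ with $1\le\nu<\lambda^+$, and let $1\le\varepsilon\le\lambda^+$ and $\mu>\lambda$. Then $\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$ is the cardinal sequence of a superatomic Boolean algebra if and only if $\mathrm{cf}(\delta)=\omega$ and $\mu\le\lambda^\omega$.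
\end{corollary}

\begin{proof}
One direction is Theorem~\ref{thm:B}. For the other, apply Theorem~\ref{thm:C} with $\eta=\delta+\varepsilon>\delta$, and note that $\delta$ is a limit ordinal below $\lambda^+$.
\end{proof}

The cofinality of $\lambda\cdot\nu$ is $\mathrm{cf}(\lambda)=\omega$ if $\nu$ is a successor and $\mathrm{cf}(\nu)$ if $\nu$ is a limit. So, for example, if $\aleph_\omega$ is a strong limit, $\mu>\aleph_\omega$ and $1\le\nu<\aleph_\omega^+$, then $\langle\aleph_\omega\rangle_{\aleph_\omega\cdot\nu}{}^\frown\langle\mu\rangle_{\aleph_\omega^+}$ is a cardinal sequence exactly when $\nu$ is a successor or $\mathrm{cf}(\nu)=\omega$, and $\mu\le\aleph_\omega^\omega$.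

The algebra of Theorem~\ref{thm:B} is built in two stories. The first $\delta$ levels are read off a topological sum $X$ of compact ordinals, and the remaining $\varepsilon$ levels are read off a second such sum $Z$. The task is to find an algebra $B$ of clopen subsets of $X$ whose quotient by the compact open sets is the algebra belonging to $Z$, in such a way that the upper story does not disturb the lower one. Section~\ref{sec:levels} gives the criterion for this, Section~\ref{sec:model} works out a countable model, Section~\ref{sec:construction} proves Theorem~\ref{thm:B}, and Section~\ref{sec:converse} proves Theorem~\ref{thm:C}.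

\section{Levels of an algebra and ranks of points}\label{sec:levels}

A space $T$ is \emph{scattered} if every nonempty subset has a point that is isolated in it. The \emph{Cantor--Bendixson derivatives} are the closed sets defined by $T^{(0)}=T$, $T^{(\alpha+1)}=$ the set of nonisolated points of $T^{(\alpha)}$, and $T^{(\alpha)}=\bigcap_{\beta<\alpha}T^{(\beta)}$ for limit $\alpha$. In a scattered space they decrease strictly until they are empty, so every point $p$ has a \emph{rank} $\mathrm{rk}(p)$, the unique $\alpha$ with $p\in T^{(\alpha)}\setminus T^{(\alpha+1)}$, and $T^{(\alpha)}=\{p:\mathrm{rk}(p)\ge\alpha\}$. If $U\subseteq T$ is open, then $U^{(\alpha)}=U\cap T^{(\alpha)}$ by induction on $\alpha$, so ranks may be computed in any open set containing the point. We write $CO(T)$ for the set of compact open subsets of $T$.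

Ordinals carry the order topology. An ordinal is scattered, since the least element of a subset is isolated in it. The intervals $(\beta,\beta']$ with $-1\le\beta<\beta'$, where $(-1,\beta']$ means $[0,\beta']$, are compact and open and form a base; a successor ordinal is compact. We use these facts of ordinal arithmetic: $\alpha\le\omega^\alpha$ and $\omega^\alpha\cdot\omega^\beta=\omega^{\alpha+\beta}$; if $y,z<\omega^\rho$ then $y+z<\omega^\rho$; every $x>0$ has the form $x_0+\omega^\rho$, where $\omega^\rho\le x$ is the last term of the Cantor normal form; and $|\omega^\alpha|\le\max(\aleph_0,|\alpha|)$, because an ordinal below $\omega^\alpha$ is determined by finitely many exponents below $\alpha$ and finitely many natural coefficients.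

\begin{lemma}\label{lem:rank}
In an ordinal space, $\mathrm{rk}(0)=0$ and $\mathrm{rk}(x_0+\omega^\rho)=\rho$ for all $x_0$ and $\rho$. Every point of $\omega^\sigma+1$ has rank at most $\sigma$.
\end{lemma}

\begin{proof}
The point $0$ is isolated. We prove the formula by induction on $\rho$, for all $x_0$ at once. The map $y\mapsto x_0+y$ is a homeomorphism of $(0,\omega^\rho]$ onto the open interval $(x_0,x_0+\omega^\rho]$, so it suffices to compute the rank of $\omega^\rho$ in $(0,\omega^\rho]$. A point $y$ with $0<y<\omega^\rho$ has the form $y_0+\omega^\sigma$ with $\omega^\sigma\le y$, so $\sigma<\rho$ and $\mathrm{rk}(y)=\sigma<\rho$ by induction. The $\rho$-th derivative of $(0,\omega^\rho]$ is therefore contained in $\{\omega^\rho\}$, and $\mathrm{rk}(\omega^\rho)\le\rho$. If $\sigma<\rho$, then for every $y<\omega^\rho$ the point $y+\omega^\sigma$ lies in $(y,\omega^\rho)$ and has rank $\sigma$ by induction. So $\omega^\rho$ is a limit of points of rank $\sigma$, and $\mathrm{rk}(\omega^\rho)\ge\sigma+1$. Hence $\mathrm{rk}(\omega^\rho)=\rho$. Finally, if $0<x\le\omega^\sigma$ and $x=x_0+\omega^\rho$, then $\omega^\rho\le\omega^\sigma$,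 so $\rho\le\sigma$.
\end{proof}

We shall compute the ideals $J_\alpha$ of our algebra directly. The next lemma says that superatomicity then comes for free.

\begin{lemma}\label{lem:super}
If $J_\zeta(B)=B$ for some $\zeta$, then $B$ is superatomic.
\end{lemma}

\begin{proof}
Let $\pi:B\to C$ be a surjective homomorphism and $0\ne c\in C$. We find an atom of $C$ below $c$. Let $\alpha$ be least such that some $b\in J_\alpha$ has $0\ne\pi(b)\le c$; it exists because $c$ has a preimage in $J_\zeta$. It is neither $0$ nor a limit, so $\alpha=\beta+1$, and $b\le j\vee e_1\vee\dots\vee e_k$ with $j\in J_\beta$ and each $e_i/J_\beta$ an atom. By minimality of $\alpha$, every element of $J_\beta$ whose image is below $c$ has image $0$. This applies to $b\wedge j$, so $\pi(e)\neq0$ for some $e=b\wedge e_i$. It also shows $e\notin J_\beta$, so $e/J_\beta$ is an atom. For $x\in B$, one of $e\wedge x$ and $e\setminus x$ lies in $J_\beta$ and has image below $c$, hence image $0$. Thus $\pi(e)$ is disjoint from or below every element $\pi(x)$ of $C$, and $\pi(e)\le c$ is an atom.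
\end{proof}

The main tool compares levels with ranks. For the compact open sets of a scattered space the comparison is the expected one: the $\alpha$-th level consists of the points of rank $\alpha$. An algebra that also contains noncompact clopen sets may acquire extra atoms at low levels. The condition $(*)$ below rules this out by requiring every noncompact member to reach arbitrarily high.

\begin{lemma}\label{lem:levels}
Let $T$ be a scattered Hausdorff space with a base of compact open sets, and let $\eta\ge1$ be an ordinal such that all points of $T$ have rank below $\eta$. Let $I=CO(T)$ and let $B\supseteq I$ be a Boolean algebra of clopen subsets of $T$ such that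
\begin{itemize}
\item[$(*)$] for every $b\in B\setminus I$ and $\alpha<\eta$, the set $b$ contains a point of rank at least $\alpha$.
\end{itemize}
Put $I_\alpha=\{a\in I:a\cap T^{(\alpha)}=\emptyset\}$. Then $J_\alpha(B)=I_\alpha$ for all $\alpha\le\eta$, and for $\alpha<\eta$ the number of atoms of $B/J_\alpha(B)$ is the number of points of $T$ of rank $\alpha$. In particular $J_\eta(B)=I$.
\end{lemma}

\begin{proof}
If $a\in I$ and $b\in B$, then $a\cap b$ is open and is closed in the compact set $a$, so $a\cap b\in I$. Hence $I$ and the $I_\alpha$ are ideals of $B$. We prove $J_\alpha(B)=I_\alpha$ by induction, counting atoms in the successor step. For $\alpha=0$ both sides are $\{\emptyset\}$.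

Let $\alpha$ be a limit and $a\in I_\alpha$. The closed subsets $a\cap T^{(\beta)}$, $\beta<\alpha$, of the compact set $a$ decrease and have empty intersection, so one of them is empty. Thus $I_\alpha=\bigcup_{\beta<\alpha}I_\beta=J_\alpha(B)$.

Now let $\alpha<\eta$ and $J_\alpha(B)=I_\alpha$. A point $p$ of rank $\alpha$ is isolated in $T^{(\alpha)}$, so we can choose $a_p\in I$ with $a_p\cap T^{(\alpha)}=\{p\}$. Then $a_p\notin I_\alpha$, and for $b\in B$ one of $a_p\cap b$ and $a_p\setminus b$ misses $p$ and so belongs to $I_\alpha$. Hence $a_p/I_\alpha$ is an atom. For $p\ne q$ we have $a_p\cap a_q\in I_\alpha$, so these atoms are distinct. Conversely, let $b/I_\alpha$ be an atom. Then $b\cap T^{(\alpha)}\neq\emptyset$: if $b\in I$ this holds because $b\notin I_\alpha$, and if $b\notin I$ it holds by $(*)$. Let $p$ be an isolated point of $b\cap T^{(\alpha)}$. As $b$ is open, $p$ is isolated in $T^{(\alpha)}$, so $\mathrm{rk}(p)=\alpha$. Since $p\in a_p\cap b$, the atoms $a_p/I_\alpha$ and $b/I_\alpha$ are not disjoint, so they are equal.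

The atoms of $B/I_\alpha$ thus correspond to the points of rank $\alpha$, and $J_{\alpha+1}(B)$ is generated by $I_\alpha$ and the sets $a_p$. All these lie in $I_{\alpha+1}$. Conversely, if $a\in I_{\alpha+1}$, then $a\cap T^{(\alpha)}$ is compact and consists of isolated points of $T^{(\alpha)}$, so it is finite, and $a\setminus\bigcup\{a_p:p\in a\cap T^{(\alpha)}\}\in I_\alpha$. Hence $a\in J_{\alpha+1}(B)$.
\end{proof}

Ordinals and topological sums of ordinals satisfy the assumptions on $T$. Without $(*)$ the lemma fails. Let $T$ be the sum of $\omega+1$ and an infinite discrete space $b$, let $\eta=2$, and let $B$ consist of the compact open sets and their complements. Then $b\in B\setminus I$ contains no point of rank $1$, and $b/J_1$ is an atom, so $J_2(B)\ne I$.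

The last lemma lets us continue the computation of levels in a quotient.

\begin{lemma}\label{lem:shift}
If $I=J_\delta(B)$, then $B/J_{\delta+\alpha}(B)\cong (B/I)/J_\alpha(B/I)$ for every $\alpha$.
\end{lemma}

\begin{proof}
We show by induction that $J_{\delta+\alpha}(B)$ is the preimage of $J_\alpha(B/I)$ under the quotient map; the isomorphism follows. This is the hypothesis for $\alpha=0$, and preimages commute with unions. If it holds for $\alpha$, then $B/J_{\delta+\alpha}(B)$ and $(B/I)/J_\alpha(B/I)$ are canonically identified, and both $J_{\delta+\alpha+1}(B)$ and the preimage of $J_{\alpha+1}(B/I)$ are the preimage in $B$ of the ideal generated by the atoms of this algebra.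
\end{proof}

\section{A countable model}\label{sec:model}

The mechanism of the proof is visible with $\omega$ in place of $\aleph_\omega$. Let $D_n=\omega^{n+1}+1=[0,\omega^n\cdot\omega]$ and $X=\coprod_{n<\omega}D_n$. Think of $D_n$ as the $n$-th row of an array. It consists of the \emph{cells}
\[
[0,\omega^n],\quad(\omega^n,\omega^n\cdot2],\quad(\omega^n\cdot2,\omega^n\cdot3],\quad\dots
\]
followed by the point $\omega^{n+1}$, and by Lemma~\ref{lem:rank} the last point of each cell has rank $n$. All ranks in $X$ are finite, and there are $\aleph_0$ points of each rank $k$, for instance the point $\omega^k$ in each row $n\geq k$. A subset of $X$ belongs to $I=CO(X)$ exactly when it meets finitely many rows, each in a clopen set.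

A function $f:\omega\to\omega\setminus\{0\}$ cuts the array: let $V_f$ be the union over $n$ of the first $f(n)$ cells of row $n$, a clopen set. Suppose $f(n)<g(n)$ for almost all $n$, that is, for all but finitely many. Then $V_f\setminus V_g$ meets finitely many rows and lies in $I$, while $V_g\setminus V_f$ contains a whole cell in almost every row. So $V_f$ is strictly below $V_g$ modulo $I$, and the difference contains points of unboundedly high rank. These two properties drive the whole construction.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=0.9cm,y=0.65cm]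
\foreach \row in {0,...,4} {
  \fill[gray!35] (0,-\row) rectangle (\row+1,-\row+0.6);
  \foreach \col in {0,...,5} {
    \draw (\col,-\row) rectangle (\col+1,-\row+0.6);
  }
  \node[left] at (-0.1,-\row+0.3) {$D_{\row}$};
  \node at (6.5,-\row+0.3) {$\cdots$};
  \fill (7.2,-\row+0.3) circle (1.5pt);
}
\draw[very thick] (2,0.95) -- (2,-4.35);
\node at (3,-4.8) {$\vdots$};
\end{tikzpicture}
\caption{The rows $D_n=\omega^{n+1}+1$, each divided into cells whose last point has rank $n$; the dot is the point $\omega^{n+1}$. The set $V_1$ (two cells in each row) lies to the left of the thick line, and the set $V_\omega$ ($n+1$ cells in row $n$) is shaded. The difference $V_1\setminus V_\omega$ meets only row $0$, while $V_\omega\setminus V_1$ contains a cell of every row $n\ge2$.}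
\label{fig:array}
\end{figure}

Take $f_k(n)=k+1$ for $k<\omega$ and $f_\omega(n)=n+1$, and write $V_\beta=V_{f_\beta}$ (Figure~\ref{fig:array}). Let $B$ be generated by $I$ and the sets $V_\beta$, $\beta\le\omega$. Put $V_{-1}=\emptyset$, $V_{\omega+1}=X$ and $v_\beta=V_\beta/I$. Each difference $V_{\beta+1}\setminus V_\beta$ with $-1\le\beta\le\omega$ contains a cell of every row, so
\[
0=v_{-1}<v_0<v_1<\dots<v_\omega<v_{\omega+1}=1
\]
is a strictly increasing chain generating $B/I$. A Boolean combination of finitely many members of a chain is a join of differences of consecutive ones. This holds equally for the chain of sets $[0,\beta]$ generating the clopen algebra of $\omega+2$, and in both cases the differences are nonzero, so $[0,\beta]\mapsto v_\beta$ extends to an isomorphism of that algebra onto $B/I$. Moreover, a nonzero element of $B/I$ lies above some $v_{\beta'}\setminus v_\beta$ with $\beta<\beta'$, hence above $v_{\beta+1}\setminus v_\beta$. So every $b\in B\setminus I$ contains a cell of almost every row, which is $(*)$ for $\eta=\omega$. By Lemma~\ref{lem:levels} the first $\omega$ levels of $B$ have size $\aleph_0$ and $J_\omega(B)=I$.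 The space $\omega+2$ has $\aleph_0$ isolated points and the single point $\omega$ of rank $1$, so Lemmas~\ref{lem:levels} and~\ref{lem:shift} give $\mathrm{CS}(B)=\langle\aleph_0\rangle_{\omega+1}$.

An ordinal has been placed on top of $X$ without changing the levels of $X$: the cells supply the rank, and the chain of functions supplies the ordinal. To reach Theorem~\ref{thm:B} we need rows whose cells have rank cofinal in $\delta$, chains of functions of every length below $\lambda^+$, and $\mu$ arrays that do not interfere with each other. The branches of the tree in Section~\ref{sec:intro} provide the last of these.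

\section{The construction}\label{sec:construction}

Fix $\lambda,\delta=\lambda\cdot\nu,\varepsilon,\mu$ as in Theorem~\ref{thm:B}.

\subsection{Parameters}

A singular cardinal is an uncountable limit cardinal. Taking successors along a strictly increasing sequence of infinite cardinals cofinal in $\lambda$, we obtain regular uncountable cardinals $\lambda_0<\lambda_1<\cdots$ with supremum $\lambda$. Since $\mathrm{cf}(\delta)=\omega$, there are ordinals $\delta_0<\delta_1<\cdots$ with supremum $\delta$. Row $n$ will have $\lambda_n$ cells of rank $\delta_n$. A long row of cells creates points of higher rank, and to keep these below $\delta$ we need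
\begin{equation}\label{eq:room}
\delta_n+\lambda_n<\delta\qquad(n<\omega).
\end{equation}
In fact $\zeta+\lambda_n<\delta$ for every $\zeta<\delta$. If $\nu=\nu'+1$, then $\zeta\le\lambda\nu'+\zeta'$ for some $\zeta'<\lambda$, and $\zeta'+\lambda_n<\lambda$ since $|\zeta'+\lambda_n|<\lambda$; so $\zeta+\lambda_n<\lambda\nu'+\lambda=\delta$. If $\nu$ is a limit, then $\zeta<\lambda\nu'$ for some $\nu'<\nu$, and $\zeta+\lambda_n\le\lambda(\nu'+1)<\delta$. For Theorem~\ref{thm:A} one may take $\lambda_n=\delta_n=\omega_{n+1}$.

\subsection{A chain of functions}

In Section~\ref{sec:model} the function $f_\omega$ dominated countably many functions by taking care of finitely many of them at each coordinate. Now we must dominate $\lambda$ functions at a time. If all coordinates ranged over $\lambda$, a supremum of few values could reach $\lambda$, because $\lambda$ is singular. In $\prod_n\lambda_n$ the $n$-th coordinate can take care of fewer than $\lambda_n$ functions, and these bounds add up to $\lambda$.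

\begin{lemma}\label{lem:chain}
There are $f_\beta\in\prod_n\lambda_n$, $\beta<\lambda^+$, with all values at least $1$, such that $\beta<\gamma$ implies $f_\beta(n)<f_\gamma(n)$ for almost all $n$.
\end{lemma}

\begin{proof}
Let $f_0$ be constantly $1$. Let $0<\gamma<\lambda^+$ and suppose that $f_\beta$ is defined for $\beta<\gamma$. Fix a surjection $e:\lambda\to\gamma$, put $A_0=\emptyset$ and $A_{n+1}=e[\lambda_n]$, and let
\[
f_\gamma(n)=\sup\big(\{1\}\cup\{f_\beta(n)+1:\beta\in A_n\}\big).
\]
Then $f_\gamma(n)<\lambda_n$, since $|A_n|<\lambda_n$ and $\lambda_n$ is regular. Each $\beta<\gamma$ is $e(\zeta)$ for some $\zeta<\lambda$; if $\zeta<\lambda_m$, then $\beta\in A_n$ and $f_\beta(n)<f_\gamma(n)$ for all $n>m$.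
\end{proof}

\subsection{The lower space}

Let $\theta_n=\omega^{\delta_n}\cdot\lambda_n$ and $D_n=\theta_n+1$. The cells of $D_n$ are $[0,\omega^{\delta_n}]$ and the intervals $(\omega^{\delta_n}\zeta,\omega^{\delta_n}(\zeta+1)]$ for $1\le\zeta<\lambda_n$; the remaining points are the $\omega^{\delta_n}\zeta$ with $\zeta\le\lambda_n$ a limit. Let $S=\bigcup_{n<\omega}{}^n\lambda$ be the tree of finite sequences from $\lambda$. We attach a row to every node, so that every branch of $S$ carries an array:
\[
X=\coprod_{s\in S}D_s,\qquad D_s=\{s\}\times D_{|s|}.
\]
Let $I=CO(X)$. A set $a\subseteq X$ is in $I$ if and only if it meets only finitely many $D_s$, each in a clopen set; so a clopen subset of $X$ is in $I$ if and only if it meets only finitely many $D_s$.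

\begin{lemma}\label{lem:X}
All points of $X$ have rank below $\delta$, and $X$ has exactly $\lambda$ points of each rank $\alpha<\delta$.
\end{lemma}

\begin{proof}
We have $\theta_n\le\omega^{\delta_n}\cdot\omega^{\lambda_n}=\omega^{\delta_n+\lambda_n}$, so by Lemma~\ref{lem:rank} and \eqref{eq:room} the points of $D_n$ have rank at most $\delta_n+\lambda_n<\delta$. Since $\nu<\lambda^+$, we have $|\delta_n|\le\lambda$, so $|\theta_n|\le\lambda$ and $|X|\le|S|\cdot\lambda=\lambda$. Given $\alpha<\delta$, choose $n\ge1$ with $\delta_n>\alpha$. The point $\omega^\alpha\in D_n$ has rank $\alpha$, and there are $\lambda$ nodes $s$ of length $n$.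
\end{proof}

\begin{remark}\label{rem:multiple}
The bound on ranks is sharp. For an uncountable cardinal $\kappa$ we have $\omega^\alpha<\kappa$ for all $\alpha<\kappa$, so $\omega^\kappa=\kappa$. Hence $\theta_n=\omega^{\delta_n+\lambda_n}$, the last point of $D_n$ has rank exactly $\delta_n+\lambda_n$, and the first assertion of Lemma~\ref{lem:X} is equivalent to \eqref{eq:room}. In turn, \eqref{eq:room} forces $\delta$ to be a multiple of $\lambda$: if $\delta=\lambda\nu+\rho$ with $0<\rho<\lambda$, then $\delta_n\ge\lambda\nu$ and $\lambda_n\ge\rho$ for large $n$, so $\delta_n+\lambda_n\ge\delta$. This is the role of the hypothesis $\delta=\lambda\cdot\nu$.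
\end{remark}

\subsection{The upper space}

We need a space with $\mu$ points of each rank below $\varepsilon$, made of pieces that fit on single branches, that is, of at most $\lambda^\omega$ ordinals below $\lambda^+$. Since $|\varepsilon|\le\lambda^+\le\mu$, there are ordinals $\alpha_\xi<\varepsilon$, $\xi<\mu$, such that each $\alpha<\varepsilon$ equals $\alpha_\xi$ for $\mu$ many $\xi$. Put $\gamma_\xi=\omega^{\alpha_\xi}$. As $\alpha_\xi<\lambda^+$, we have $\gamma_\xi<\lambda^+$. Let
\[
Z=\coprod_{\xi<\mu}(\gamma_\xi+1)=\{(\xi,\beta):\xi<\mu,\ \beta\le\gamma_\xi\},\qquad A=CO(Z)\cup\{Z\setminus c:c\in CO(Z)\}.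
\]
The family $A$ is a Boolean algebra of clopen sets. The space $Z$ has infinitely many summands and is not compact, so no set is both in $CO(Z)$ and the complement of a member of $CO(Z)$.

\begin{lemma}\label{lem:Z}
For $\alpha<\varepsilon$ the algebra $A/J_\alpha(A)$ has exactly $\mu$ atoms, and $A/J_\varepsilon(A)$ is the two-element algebra.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:rank} the points of the $\xi$-th summand have rank at most $\alpha_\xi<\varepsilon$. For $\alpha<\varepsilon$ the $\mu$ points $(\xi,\omega^\alpha)$ with $\alpha_\xi=\alpha$ have rank $\alpha$, and $|Z|\le\mu\cdot\lambda=\mu$; so there are exactly $\mu$ points of rank $\alpha$. An element of $A\setminus CO(Z)$ is the complement of a compact set and contains all but finitely many summands, hence one of these points for each $\alpha<\varepsilon$. So $(*)$ holds with $\eta=\varepsilon$, and Lemma~\ref{lem:levels} gives the number of atoms and $J_\varepsilon(A)=CO(Z)$. The quotient $A/CO(Z)$ has two elements.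
\end{proof}

\subsection{The algebra}

Since $\mu\le\lambda^\omega$, we can fix distinct $h_\xi\in{}^\omega\lambda$ for $\xi<\mu$. The $\xi$-th summand of $Z$ is placed on the branch $h_\xi$, cut by the functions $f_\beta$ with $\beta\le\gamma_\xi$: let
\[
V_{\xi,\beta}=\{(h_\xi\upharpoonright n,\,x):n<\omega,\ x\le\omega^{\delta_n}\cdot f_\beta(n)\}\quad(\beta\le\gamma_\xi),\qquad V_{\xi,-1}=\emptyset .
\]
Since $f_\beta(n)<\lambda_n$, the set $V_{\xi,\beta}$ meets each $D_s$ in a closed initial interval or in the empty set, so it is clopen in $X$. Let $B$ be the subalgebra of $\mathcal P(X)$ generated by $I$ and all $V_{\xi,\beta}$. Its members are clopen, so $I$ is an ideal of $B$. Write $[b]$ for $b/I$.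

\begin{lemma}\label{lem:V}
\begin{enumerate}
\item[(a)] If $\xi\ne\xi'$, then $V_{\xi,\beta}\cap V_{\xi',\beta'}\in I$.
\item[(b)] If $-1\le\beta<\beta'\le\gamma_\xi$, then $V_{\xi,\beta}\setminus V_{\xi,\beta'}\in I$.
\item[(c)] If $-1\le\beta<\beta'\le\gamma_\xi$, then for almost all $n$ the set $V_{\xi,\beta'}\setminus V_{\xi,\beta}$ contains a point of $D_{h_\xi\upharpoonright n}$ of rank $\delta_n$. In particular it is not in $I$.
\item[(d)] The complement of a finite union of sets $V_{\xi,\beta}$ is not in $I$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The intersection meets $D_s$ only if $s$ is a common initial segment of $h_\xi$ and $h_{\xi'}$, and there are finitely many such $s$.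

(b) For $\beta=-1$ the set is empty. For $\beta\ge0$ it meets $D_s$ only if $s=h_\xi\upharpoonright n$ with $f_\beta(n)>f_{\beta'}(n)$, and there are finitely many such $n$.

(c) Let $\beta\ge0$ and $f_\beta(n)<f_{\beta'}(n)$. The ordinal $x=\omega^{\delta_n}(f_\beta(n)+1)=\omega^{\delta_n}f_\beta(n)+\omega^{\delta_n}$ satisfies $\omega^{\delta_n}f_\beta(n)<x\le\omega^{\delta_n}f_{\beta'}(n)$ and has rank $\delta_n$ by Lemma~\ref{lem:rank}. For $\beta=-1$ take $x=\omega^{\delta_n}$, which is at most $\omega^{\delta_n}f_{\beta'}(n)$ because $f_{\beta'}(n)\ge1$.

(d) Finitely many branches pass through finitely many nodes of length one, so the complement contains $D_{\langle i\rangle}$ for all but finitely many $i<\lambda$.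
\end{proof}

\subsection{The quotient by the compact open sets}

Put $U_{\xi,\beta}=\{\xi\}\times[0,\beta]\subseteq Z$ for $\beta\le\gamma_\xi$, and $U_{\xi,-1}=\emptyset$. Lemma~\ref{lem:V} says that the elements $[V_{\xi,\beta}]$ stand in the same relations as the sets $U_{\xi,\beta}$: strictly increasing in $\beta$, disjoint for different $\xi$, and never covering everything. We check that these relations determine the algebra. A \emph{ring} of sets is a family closed under $\cup,\cap,\setminus$ and containing $\emptyset$, and a \emph{ring homomorphism} into a Boolean algebra is a map preserving these three operations.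

\begin{lemma}\label{lem:iso}
There is an isomorphism $\psi:A\to B/I$ with $\psi(U_{\xi,\beta})=[V_{\xi,\beta}]$ for all $\xi<\mu$ and $-1\le\beta\le\gamma_\xi$.
\end{lemma}

\begin{proof}
We define $\psi$ on finite subrings of $CO(Z)$, then on $CO(Z)$, then on $A$.

\emph{Finite subrings.} Let $E\subseteq Z$ be finite and $E_\xi=\{\beta:(\xi,\beta)\in E\}$. Call $U_{\xi,\beta'}\setminus U_{\xi,\beta}=\{\xi\}\times(\beta,\beta']$ an \emph{$E$-interval} if $\beta<\beta'$ are consecutive elements of $E_\xi\cup\{-1\}$. The $E$-intervals are finitely many nonempty pairwise disjoint sets, so their unions form a ring $C_E$ in which every element is a union of $E$-intervals in exactly one way. For $(\xi,\beta)\in E$ the set $U_{\xi,\beta}$ is such a union, so $C_E$ is the ring generated by these $U_{\xi,\beta}$. Send the $E$-interval $U_{\xi,\beta'}\setminus U_{\xi,\beta}$ to $[V_{\xi,\beta'}\setminus V_{\xi,\beta}]$. These images are nonzero by Lemma~\ref{lem:V}(c). They are pairwise disjoint: for different $\xi$ by (a), and for the same $\xi$ and $\beta_1<\beta_1'\le\beta_2<\beta_2'$ because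
\[
(V_{\xi,\beta_1'}\setminus V_{\xi,\beta_1})\cap(V_{\xi,\beta_2'}\setminus V_{\xi,\beta_2})\subseteq V_{\xi,\beta_1'}\setminus V_{\xi,\beta_2},
\]
which is in $I$ by (b), or empty if $\beta_1'=\beta_2$. Sending a union of $E$-intervals to the join of their images is therefore an injective ring homomorphism $\psi_E:C_E\to B/I$. If $E_\xi\cup\{-1\}=\{\beta_0<\beta_1<\dots<\beta_k\}$, then $0=[V_{\xi,\beta_0}]\le[V_{\xi,\beta_1}]\le\cdots$ by (b), so
\[
\psi_E(U_{\xi,\beta_m})=\bigvee_{i=1}^{m}\big([V_{\xi,\beta_i}]\setminus[V_{\xi,\beta_{i-1}}]\big)=[V_{\xi,\beta_m}].
\]

\emph{The ring $CO(Z)$.} If $E\subseteq E'$, then $C_E\subseteq C_{E'}$, and $\psi_E$ and $\psi_{E'}$ agree on the generators of $C_E$, hence on $C_E$. The sets $\{\xi\}\times(\beta,\beta']$ form a base of $Z$, so every compact open set is a finite union of sets $U_{\xi,\beta'}\setminus U_{\xi,\beta}$ and belongs to some $C_E$. Any two of the rings lie in a third, $C_{E\cup E'}$. Thus $\psi=\bigcup_E\psi_E$ is an injective ring homomorphism $CO(Z)\to B/I$.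

\emph{The algebra $A$.} For $c\in CO(Z)$ put $\psi(Z\setminus c)=1\setminus\psi(c)$. Then $\psi$ preserves complements. It preserves intersections because $c\cap(Z\setminus d)=c\setminus d$ and $(Z\setminus c)\cap(Z\setminus d)=Z\setminus(c\cup d)$, and $\psi$ preserves $\cap,\setminus,\cup$ on $CO(Z)$. So $\psi$ is a Boolean homomorphism on $A$. Each $c\in CO(Z)$ lies in a finite union of summands $U_{\xi,\gamma_\xi}$, so $\psi(c)$ is below a finite join of elements $[V_{\xi,\gamma_\xi}]$, and $\psi(c)\ne1$ by (d). Hence $\psi(Z\setminus c)\ne0$, the kernel is trivial, and $\psi$ is injective. It is onto because the elements $[V_{\xi,\beta}]$ generate $B/I$.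
\end{proof}

It remains to see that the new sets add nothing to the first $\delta$ levels. The isomorphism makes this easy, since it describes every element of $B$ modulo $I$.

\begin{lemma}\label{lem:star}
Every $b\in B\setminus I$ contains a point of rank $\delta_n$ for almost all $n$. Hence $X$, $I$, $B$ satisfy $(*)$ of Lemma~\ref{lem:levels} with $\eta=\delta$.
\end{lemma}

\begin{proof}
The set $\psi^{-1}([b])$ is a nonempty open subset of $Z$, so it contains some $U_{\xi,\beta'}\setminus U_{\xi,\beta}$ with $-1\le\beta<\beta'\le\gamma_\xi$. Applying $\psi$ and putting $W=V_{\xi,\beta'}\setminus V_{\xi,\beta}$, we get $[W]\le[b]$, that is, $W\setminus b\in I$. So $W\cap D_{h_\xi\upharpoonright n}\subseteq b$ for almost all $n$, and Lemma~\ref{lem:V}(c) gives the points. Condition $(*)$ follows because $\sup_n\delta_n=\delta$.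
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:B} and~\ref{thm:A}]
By Lemmas~\ref{lem:levels}, \ref{lem:X} and~\ref{lem:star}, the algebra $B/J_\alpha(B)$ has exactly $\lambda$ atoms for $\alpha<\delta$, and $J_\delta(B)=I$. By Lemmas~\ref{lem:shift} and~\ref{lem:iso}, $B/J_{\delta+\alpha}(B)\cong A/J_\alpha(A)$ for all $\alpha$. By Lemma~\ref{lem:Z} this algebra has exactly $\mu$ atoms for $\alpha<\varepsilon$ and is the two-element algebra for $\alpha=\varepsilon$. In the two-element algebra $1$ is an atom, so $J_{\delta+\varepsilon+1}(B)=B$, and $B$ is superatomic by Lemma~\ref{lem:super}. The quotient $B/J_\alpha(B)$ is infinite for $\alpha<\delta+\varepsilon$ and finite for $\alpha=\delta+\varepsilon$. Hence $\mathrm{ht}(B)=\delta+\varepsilon$ and $\mathrm{CS}(B)=\langle\lambda\rangle_\delta{}^\frown\langle\mu\rangle_\varepsilon$. Theorem~\ref{thm:A} is the case $\lambda=\delta=\aleph_\omega$, $\varepsilon=\mu=\aleph_\omega^+$.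
\end{proof}

\begin{remark}\label{rem:onebranch}
The tree serves to choose the width $\mu$ independently of the height $\varepsilon$. When $\varepsilon=\mu=\lambda^+$, as in Theorem~\ref{thm:A}, a single array suffices. Take $X=\coprod_nD_n$, $V_\beta=\{(n,x):x\le\omega^{\delta_n}f_\beta(n)\}$ for all $\beta<\lambda^+$, and let $Z$ be the noncompact ordinal $\lambda^+$. Three points of the proof change. In Lemma~\ref{lem:X}, if $\delta_n\ge\alpha$, then the points $\omega^{\delta_n}\zeta+\omega^\alpha$, $\zeta<\lambda_n$, are $\lambda_n$ distinct points of $D_n$ of rank $\alpha$, which gives $\lambda$ such points in $X$. In Lemma~\ref{lem:Z}, all ranks are below $\lambda^+$, and the points $\omega^\alpha(\zeta+1)$, $\zeta<\lambda^+$, have rank $\alpha$ and are cofinal in $\lambda^+$; the complement of a compact set contains a final segment, so $(*)$ holds. In place of Lemma~\ref{lem:V}(d), every compact $c\subseteq Z$ lies in some $[0,\beta]$, and $[V_\beta]<[V_{\beta+1}]\le1$ by (b) and (c), so $\psi(c)\neq1$.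
\end{remark}

\section{Where a jump can occur}\label{sec:converse}

In the construction, an atom of level $\delta$ is represented by a set that is a countable union of compact pieces, one in each row of a branch, with ranks approaching $\delta$. The proof of Theorem~\ref{thm:C} shows that for a strong limit $\lambda$ some atom of level $\delta$ must look like this as soon as that level has more than $\lambda$ elements, and that this is impossible when $\mathrm{cf}(\delta)>\omega$.

We first pass to the Stone space. Recall that every Boolean algebra $B$ is isomorphic to the algebra of clopen subsets of a compact Hausdorff space $K$ with a base of clopen sets.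

\begin{lemma}\label{lem:stone}
If $B$ is superatomic, then its Stone space $K$ is scattered, and for every $\alpha$ the number of atoms of $B/J_\alpha(B)$ is the number of points of $K$ of rank $\alpha$.
\end{lemma}

\begin{proof}
Let $\emptyset\ne Y\subseteq K$ and $F=\overline Y$. The map $b\mapsto b\cap F$ from the clopen algebra of $K$ to that of $F$ is onto: if $G\subseteq F$ is clopen in $F$, cover the compact set $G$ by finitely many clopen subsets of $K$ that miss the closed set $F\setminus G$. So the clopen algebra of $F$ is atomic and has an atom. Clopen sets separate points, so the atom is a singleton $\{p\}=U\cap F$ with $U$ open in $K$. Since $U$ meets $Y$, we have $p\in Y$, and $p$ is isolated in $Y$. Thus $K$ is scattered. Now apply Lemma~\ref{lem:levels} with $T=K$, $B=I=CO(K)$ and $\eta$ larger than $\alpha$ and all ranks; condition $(*)$ is vacuous.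
\end{proof}

We also need the standard bound on closures: \emph{if $Y$ is a subset of a Hausdorff space, then $|\overline Y|\le2^{2^{|Y|}}$.} Assign to $p\in\overline Y$ the family $\{U\cap Y:U\text{ open},\ p\in U\}$ of subsets of $Y$. This assignment is injective. Let $p\ne q$ in $\overline Y$ have disjoint open neighborhoods $U$ and $W$. If $U\cap Y=W'\cap Y$ for an open $W'\ni q$, then $W\cap W'\cap Y=W\cap U\cap Y=\emptyset$, contradicting $q\in\overline Y$.

\begin{proof}[Proof of Theorem~\ref{thm:C}]
\emph{The size of the levels.} Since $\delta\ge1$, we have $\kappa_0\le\lambda$. The algebra $B$ is atomic, so an element is determined by the set of atoms below it, and $\kappa_\alpha\le|B|\le2^\lambda$ for all $\alpha<\eta$. Let $\lambda=\sup_n\lambda_n$ with cardinals $\lambda_n<\lambda$. A set $A\subseteq\lambda$ is determined by the sequence $\langle A\cap\lambda_n:n<\omega\rangle$, and $2^{\lambda_n}<\lambda$ because $\lambda$ is a strong limit. Hence $2^\lambda\le\prod_n2^{\lambda_n}\le\lambda^\omega\le(2^\lambda)^\omega=2^\lambda$.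

\emph{The cofinality of $\delta$.} Suppose that $\delta$ is a limit ordinal with $\mathrm{cf}(\delta)>\omega$. Let $K$ be the Stone space of $B$ and $L=K\setminus K^{(\delta)}$ the set of points of rank below $\delta$. By Lemma~\ref{lem:stone} and $\delta<\lambda^+$ we have $|L|\le\lambda\cdot|\delta|\le\lambda$. Since $\mathrm{cf}(\lambda)=\omega$, we can write $L=\bigcup_{n<\omega}L_n$ with $|L_n|<\lambda$. Put $F_n=\overline{L_n}$. Then $|F_n|\le2^{2^{|L_n|}}<\lambda$, again because $\lambda$ is a strong limit. So $|\bigcup_nF_n|\le\lambda<\kappa_\delta$, and there is a point $y$ of rank $\delta$ outside all $F_n$.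

The point $y$ is isolated in $K^{(\delta)}$ and the $F_n$ are closed, so there are clopen neighborhoods $N_0\supseteq N_1\supseteq\cdots$ of $y$ with $N_0\setminus\{y\}\subseteq L$ and $N_n\cap F_n=\emptyset$. A point of $\bigcap_nN_n$ other than $y$ would lie in $L$ and in no $L_n$, so $\bigcap_nN_n=\{y\}$ and
\[
N_0\setminus\{y\}=\bigcup_{n<\omega}(N_n\setminus N_{n+1}).
\]
Each $N_n\setminus N_{n+1}$ is compact and contained in $L$, which is the increasing union of the open sets $K\setminus K^{(\alpha)}$, $\alpha<\delta$, as $\delta$ is a limit. So all points of $N_n\setminus N_{n+1}$ have rank below some $\alpha_n<\delta$. Let $\alpha^*=\sup_n\alpha_n$; then $\alpha^*<\delta$ since $\mathrm{cf}(\delta)>\omega$. Now $N_0\cap K^{(\alpha^*)}=\{y\}$, so $y$ is isolated in $K^{(\alpha^*)}$ and $\mathrm{rk}(y)=\alpha^*<\delta$. This contradicts the choice of $y$. Hence $\delta$ is a successor or $\mathrm{cf}(\delta)=\omega$.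
\end{proof}
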